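\title{The threefold projective tensor product of $\ell_2$ has no finite cotype}

\begin{abstract}
By a theorem of Tomczak-Jaegermann, the projective tensor product $\ell_2\hat\otimes\ell_2$ has cotype 2. We show that $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ has no finite cotype: the projective product of three copies of $\ell_2^{2^m}$ contains $\ell_\infty^m$ with distortion at most $3\sqrt3$ over the complex scalars and $3\sqrt6$ over the real scalars. The embedding is explicit and grows out of a flat disk in the unit sphere of $\mathbb C^2\hat\otimes\mathbb C^2\hat\otimes\mathbb C^2$. The conclusion extends to every projective product of nonzero Banach spaces in which three factors are infinite-dimensional and K-convex.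
\end{abstract}

\section{The question and the results}

Throughout, the scalar field $\mathbb K$ is $\mathbb R$ or $\mathbb C$, and $\epsilon_1,\epsilon_2,\dots$ are independent random signs, each equal to $\pm1$ with probability $1/2$. Let $2\le q<\infty$. A Banach space $B$ has \emph{cotype $q$} if there is a constant $C$ such that
\begin{equation}\label{eq:cotype}
\Big(\sum_{i=1}^n\|x_i\|^q\Big)^{1/q}\le C\Big(\mathbb E\Big\|\sum_{i=1}^n\epsilon_ix_i\Big\|^2\Big)^{1/2}
\end{equation}
for all finite sequences $x_1,\dots,x_n$ in $B$; such a $C$ is a \emph{cotype-$q$ constant}. A space has \emph{no finite cotype} if it fails cotype $q$ for every $q<\infty$.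

Cotype limits the cancellation in a random signed sum: $n$ unit vectors must produce a sum of typical size at least $n^{1/q}/C$. In a Hilbert space the cross terms have mean zero, so $\mathbb E\|\sum\epsilon_ix_i\|^2=\sum\|x_i\|^2$ and cotype 2 holds with $C=1$. At the other extreme, every signed sum of the unit vectors of $\ell_\infty^m$ has norm 1. This example survives isomorphic embedding. Say that $Y$ embeds in $B$ with \emph{distortion} at most $D$ if there is an injective linear map $U:Y\to B$ with $\|U\|\,\|U^{-1}\|\le D$, the inverse being taken on the range. If $Y=\ell_\infty^m$, we may rescale $U$ so that the images of the unit vectors have norm at least 1 and all their signed sums have norm at most $D$. Then \eqref{eq:cotype} gives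
\begin{equation}\label{eq:dist}
C\ge m^{1/q}/D
\end{equation}
for every cotype-$q$ constant $C$ of $B$. We say that $B$ \emph{contains the $\ell_\infty^m$ uniformly} if they all embed with one bound $D$; by \eqref{eq:dist}, such a space has no finite cotype.

For Banach spaces $X,Y$, the \emph{projective tensor product} $X\hat\otimes Y$ is the completion of the algebraic tensor product $X\otimes Y$ in the norm $\inf\sum_\nu\|x_\nu\|\|y_\nu\|$, where the infimum runs over all finite decompositions $z=\sum_\nu x_\nu\otimes y_\nu$. Products of more factors are formed by iteration; thus $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2=(\ell_2\hat\otimes\ell_2)\hat\otimes\ell_2$. A theorem of Tomczak-Jaegermann states that $\ell_2\hat\otimes\ell_2$ has cotype 2. The problem we solve is the following.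

\medskip
\noindent\textbf{Problem.} \emph{Does $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ have cotype 2?}
\medskip

One would guess that it does. By the triangle inequality, the projective norm is the largest norm with $\|x\otimes y\|\le\|x\|\|y\|$, and it behaves like an $\ell_1$ norm: the diagonal tensors $e_j\otimes e_j\otimes e_j$ span an isometric copy of $\ell_1$ (Section~\ref{sec:tools}), where there is no cancellation at all. One and two factors give cotype 2, and so does $\ell_1\hat\otimes\ell_2\hat\otimes\ell_2$ (Proposition~\ref{prop:l1}). The guess is wrong, and for every exponent $q$.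

Let $\ell_2^n$ be $\mathbb K^n$ with the Euclidean norm, and let $\pi$ denote the norm of $\ell_2^n\hat\otimes\ell_2^n\hat\otimes\ell_2^n$.

\begin{theorem}\label{thm:main}
Let $m\ge1$ and $n=2^m$. There are $z_1,\dots,z_m\in\ell_2^n\otimes\ell_2^n\otimes\ell_2^n$ with real coordinates such that for all scalars $a_1,\dots,a_m$,
\[
3^{-3/2}\max_i|a_i|\ \le\ \pi\Big(\sum_{i=1}^ma_iz_i\Big)\ \le\ K\max_i|a_i|,
\]
where $K=1$ if $\mathbb K=\mathbb C$ and $K=\sqrt2$ if $\mathbb K=\mathbb R$.
\end{theorem}

\begin{corollary}\label{cor:main}
The space $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ does not have cotype 2, nor cotype $q$ for any $q<\infty$. Every cotype-$q$ constant of the projective product of three copies of $\ell_2^{2^m}$ is at least $m^{1/q}/(3\sqrt3\,K)$.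
\end{corollary}

\begin{proof}
Theorem~\ref{thm:main} embeds $\ell_\infty^m$ with distortion at most $3\sqrt3K$, so the second statement is \eqref{eq:dist}. The finite-dimensional products are isometric to subspaces of $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ (Lemma~\ref{lem:compl} and the sentence after it), which therefore contains the $\ell_\infty^m$ uniformly.
\end{proof}

The result transfers to other factors. The definitions of K-convexity and type are recalled in Section~\ref{sec:kconvex}.

\begin{theorem}\label{thm:general}
Let $k\ge3$ and let $X_1,\dots,X_k$ be nonzero Banach spaces, at least three of which are infinite-dimensional and K-convex (equivalently, of type $>1$). Then $X_1\hat\otimes\cdots\hat\otimes X_k$ contains the $\ell_\infty^m$ uniformly, hence has no finite cotype. In particular: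
\begin{enumerate}
\item[(a)] $\ell_{p_1}\hat\otimes\cdots\hat\otimes\ell_{p_k}$ has no finite cotype for $k\ge3$ and all $1<p_1,\dots,p_k<\infty$;
\item[(b)] the $k$-fold projective power of $\ell_2$ has cotype 2 if $k\le2$, and has no finite cotype if $k\ge3$.
\end{enumerate}
\end{theorem}

The unit sphere of complex $\ell_\infty^2$ contains the flat disk $\{(1,\zeta):|\zeta|\le1\}$. The proof of Theorem~\ref{thm:main} starts from a flat disk $\{w+\zeta v\}$ in the unit sphere of $\mathbb C^2\hat\otimes\mathbb C^2\hat\otimes\mathbb C^2$ (Section~\ref{sec:disk}). It multiplies $m$ copies of the disk with a product that does not increase the number of factors (Section~\ref{sec:tools}), and keeps the part of the result that is linear in the $m$ parameters (Section~\ref{sec:proof}).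

\section{Decompositions, test forms and the regrouped product}\label{sec:tools}

We use the following standard properties of the projective product.
\begin{enumerate}
\item[(P1)] Up to isometry, $\hat\otimes$ is commutative and associative, and $X\hat\otimes\mathbb K=X$. On the algebraic product $X_1\otimes\cdots\otimes X_k$, which is dense, the norm of $z$ is the infimum of $\sum_\nu\|x^1_\nu\|\cdots\|x^k_\nu\|$ over finite decompositions $z=\sum_\nu x^1_\nu\otimes\cdots\otimes x^k_\nu$.
\item[(P2)] Bounded operators $U_l:Y_l\to X_l$ induce an operator $U_1\otimes\cdots\otimes U_k$ between the projective products, of norm at most $\prod_l\|U_l\|$. (Apply it to a decomposition.)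
\item[(P3)] $\ell_1\hat\otimes B=\ell_1(B)$ isometrically, where $\ell_1(B)$ is the space of sequences $x=(x^{(r)})_r$ in $B$ with $\|x\|=\sum_r\|x^{(r)}\|<\infty$.
\end{enumerate}

A larger space offers more decompositions, so the projective norm of a tensor may drop when a factor is enlarged. A left inverse bounds the drop.

\begin{lemma}\label{lem:compl}
Let $J_l:Y_l\to X_l$ and $Q_l:X_l\to Y_l$ be bounded operators with $Q_lJ_l=\mathrm{id}$, for $l=1,\dots,k$. Then $J=J_1\otimes\cdots\otimes J_k$ embeds $Y_1\hat\otimes\cdots\hat\otimes Y_k$ in $X_1\hat\otimes\cdots\hat\otimes X_k$ with distortion at most $\prod_l\|J_l\|\|Q_l\|$.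
\end{lemma}

\begin{proof}
Let $Q=Q_1\otimes\cdots\otimes Q_k$. Then $QJ=\mathrm{id}$ on elementary tensors, hence everywhere. By (P2), $\|Jz\|\le\prod_l\|J_l\|\cdot\|z\|$ and $\|z\|=\|QJz\|\le\prod_l\|Q_l\|\cdot\|Jz\|$.
\end{proof}

For the inclusion of $\ell_2^n$ in $\ell_2$ and the coordinate projection, both of norm 1, the two estimates in the proof show that $J$ is an isometry.

From now until Section~\ref{sec:kconvex} all spaces are finite-dimensional. For a finite set $I$, an element of $\ell_2(I)^{\otimes3}$ is an array $z=(z_{jkl})_{j,k,l\in I}$, with $(x\otimes y\otimes t)_{jkl}=x_jy_kt_l$, and by (P1)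
\[
\pi(z)=\inf\Big\{\sum_\nu\|x_\nu\|\|y_\nu\|\|t_\nu\|:\ z=\sum_\nu x_\nu\otimes y_\nu\otimes t_\nu\Big\}.
\]
An upper bound for $\pi(z)$ is a decomposition. A lower bound comes from a trilinear form. For an array $T$ put $\langle T,z\rangle=\sum T_{jkl}z_{jkl}$ and
\[
N(T)=\sup\big\{|\langle T,x\otimes y\otimes t\rangle|:\ \|x\|,\|y\|,\|t\|\le1\big\}.
\]
Applying $T$ to each term of a decomposition of $z$ gives
\begin{equation}\label{eq:test}
|\langle T,z\rangle|\le N(T)\,\pi(z).
\end{equation}
Thus $N$ is the dual norm of $\pi$. For example, let $z=\sum_ja_j\,e_j\otimes e_j\otimes e_j$, and let $T$ be diagonal with unimodular entries $\tau_j$ such that $\tau_ja_j=|a_j|$. Then $|\sum\tau_jx_jy_jt_j|\le\|x\|\|y\|\max_j|t_j|$, so $N(T)\le1$ and $\pi(z)\ge\sum|a_j|$. The given decomposition yields equality.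

We want to multiply two three-factor tensors and obtain a three-factor tensor. For arrays $A$ indexed by $I^3$ and $B$ indexed by $(I')^3$, define the \emph{regrouped product} $A\boxtimes B$, indexed by $(I\times I')^3$, by
\[
(A\boxtimes B)_{(j,j')(k,k')(l,l')}=A_{jkl}\,B_{j'k'l'} .
\]
It is bilinear and associative, it preserves real and nonnegative entries, and
\begin{equation}\label{eq:pair}
\langle S\boxtimes T,A\boxtimes B\rangle=\langle S,A\rangle\langle T,B\rangle .
\end{equation}
The regrouped product of $x\otimes y\otimes t$ and $x'\otimes y'\otimes t'$ is again elementary: its factors are the vectors $(x_jx'_{j'})$, $(y_ky'_{k'})$, $(t_lt'_{l'})$ of $\ell_2(I\times I')$, with norms $\|x\|\|x'\|$, $\|y\|\|y'\|$, $\|t\|\|t'\|$. Multiplying out a decomposition of $A$ and one of $B$ gives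
\begin{equation}\label{eq:sub}
\pi(A\boxtimes B)\le\pi(A)\,\pi(B).
\end{equation}

This serves upper bounds. For lower bounds it points the wrong way: it leaves open that the norm of a product of $m$ unit tensors decays geometrically in $m$. To exclude this through \eqref{eq:test} and \eqref{eq:pair}, we need test forms whose norm $N$ is submultiplicative. Positivity provides them.

\begin{lemma}\label{lem:pos}
If $S$ has nonnegative entries, then $N(S\boxtimes T)\le N(S)N(T)$ for every $T$.
\end{lemma}

\begin{proof}
Let $X,Y,Z\in\ell_2(I\times I')$. Let $X_j=(X_{jj'})_{j'}\in\ell_2(I')$ be the $j$th row of $X$, and define the rows $Y_k$, $Z_l$ in the same way. Summing first over the primed indices,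
\[
|\langle S\boxtimes T,X\otimes Y\otimes Z\rangle|=\Big|\sum_{jkl}S_{jkl}\langle T,X_j\otimes Y_k\otimes Z_l\rangle\Big|\le N(T)\sum_{jkl}S_{jkl}\|X_j\|\|Y_k\|\|Z_l\|,
\]
where $|S_{jkl}|=S_{jkl}$ was used. The last sum is the form $S$ evaluated at the vectors $(\|X_j\|)_j$, $(\|Y_k\|)_k$, $(\|Z_l\|)_l$, whose norms are $\|X\|,\|Y\|,\|Z\|$. It is at most $N(S)\|X\|\|Y\|\|Z\|$.
\end{proof}

\begin{remark}
The lemma fails without positivity. Let $D$ be the array on $\mathbb K^3$ with $\langle D,x\otimes y\otimes t\rangle=\det(x,y,t)$. Then $N(D)=1$ by Hadamard's inequality, and $D$ has six nonzero entries, equal to $\pm1$. At the unit vectors $X=Y=Z=(\delta_{jj'}/\sqrt3)$ the form $D\boxtimes D$ takes the value $3^{-3/2}\sum D_{jkl}^2=2/\sqrt3>1$.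
\end{remark}

\section{A flat disk in the unit sphere}\label{sec:disk}

We look for tensors $w$ and $v\ne0$ over $\mathbb C^2$ with $\pi(w+\zeta v)\le1$ for $|\zeta|\le1$ and with $\pi(w)=1$, the latter certified by a nonnegative form. Tensors of norm at most 1 arise as averages of elementary unit tensors, so we start from a circle of those. Let $e_0,e_1$ be the unit vectors of $\mathbb K^2$, write $e_{jkl}=e_j\otimes e_k\otimes e_l$, and put
\[
W=e_{100}+e_{010}+e_{001},\qquad W'=e_{011}+e_{101}+e_{110},\qquad E=e_{111}.
\]
Let $c,s>0$ with $c^2+s^2=1$. For $|\theta|=1$ the vector $u_\theta=c\,e_0+\theta s\,e_1$ has norm 1, and grouping terms by the number of factors $e_1$ gives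
\begin{equation}\label{eq:cube}
u_\theta\otimes u_\theta\otimes u_\theta=c^3e_{000}+\theta\,c^2s\,W+\theta^2cs^2\,W'+\theta^3s^3E .
\end{equation}
Averaging over $\pm\theta$, with or without a sign, leaves two of the four terms. The even part $c^3e_{000}+\theta^2cs^2W'$ traces a circle in the unit ball, but its center has norm $c^3<1$, and $m$ copies would lose the factor $c^{3(m-1)}$. The odd part, divided by $\theta$, is $c^2sW+\theta^2s^3E$, with center $c^2sW$. The natural nonnegative form to test this center is $W$ itself, which gives $\pi(c^2sW)\ge3c^2s/N(W)$. Now $3c^2s$ is the value of the form $W$ at $u_1\otimes u_1\otimes u_1$, so the ratio equals 1 exactly when the form attains its norm there. The function $3(1-s^2)s$ is largest at $s=1/\sqrt3$, with value $2/\sqrt3$. The next lemma says that no triple of unit vectors does better.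

\begin{lemma}\label{lem:W}
Over both fields, $N(W)=2/\sqrt3$ and $N(E)=1$.
\end{lemma}

\begin{proof}
The form $E$ is $x_1y_1t_1$, which has norm 1, and we have just seen that $N(W)\ge2/\sqrt3$. Since $W$ has nonnegative entries, replacing coordinates by their absolute values does not decrease $|\langle W,x\otimes y\otimes t\rangle|$. So it suffices to take $x=(\cos\alpha,\sin\alpha)$, $y=(\cos\beta,\sin\beta)$, $t=(\cos\gamma,\sin\gamma)$ with angles in $[0,\pi/2]$. By the Cauchy--Schwarz inequality in $\gamma$,
\begin{align*}
x_1y_0t_0+x_0y_1t_0+x_0y_0t_1&=\sin(\alpha+\beta)\cos\gamma+\cos\alpha\cos\beta\sin\gamma\\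
&\le\big(\sin^2(\alpha+\beta)+\cos^2\alpha\cos^2\beta\big)^{1/2}.
\end{align*}
Put $\lambda=\cos(\alpha+\beta)$. Then $0\le\cos\alpha\cos\beta=\frac12\big(\lambda+\cos(\alpha-\beta)\big)\le\frac12(1+\lambda)$, so the expression under the root is at most
\[
1-\lambda^2+\tfrac14(1+\lambda)^2=\tfrac43-\tfrac34\big(\lambda-\tfrac13\big)^2\le\tfrac43 .\qedhere
\]
\end{proof}

This fixes the parameters. From now on
\[
s=1/\sqrt3,\qquad c=\sqrt{2/3},\qquad w=c^2s\,W,\qquad v=s^3E .
\]
The arrays $W$ and $E$ have disjoint supports, with three entries and one entry equal to 1, so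
\begin{equation}\label{eq:values}
\langle W,w\rangle=2/\sqrt3=N(W),\qquad\langle E,v\rangle=3^{-3/2},\qquad\langle E,w\rangle=\langle W,v\rangle=0 .
\end{equation}

\begin{lemma}\label{lem:disk}
Let $\mathbb K=\mathbb C$. Then $\pi(w+\zeta v)=1$ for all $|\zeta|\le1$.
\end{lemma}

\begin{proof}
Let $|\zeta|=1$ and choose $\theta$ with $\theta^2=\zeta$. By \eqref{eq:cube},
\[
\tfrac12\bar\theta\,\big(u_\theta\otimes u_\theta\otimes u_\theta-u_{-\theta}\otimes u_{-\theta}\otimes u_{-\theta}\big)=\bar\theta\,\big(\theta c^2sW+\theta^3s^3E\big)=w+\zeta v .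
\]
The left side is a decomposition with two terms of size $\frac12$, so $\pi(w+\zeta v)\le1$. Every point of the closed unit disk is the midpoint of a chord with endpoints on the circle, so the triangle inequality extends the bound to $|\zeta|\le1$. Conversely, $\langle W,w+\zeta v\rangle=N(W)$ by \eqref{eq:values}, and \eqref{eq:test} gives $\pi(w+\zeta v)\ge1$.
\end{proof}

\section{From the disk to $\ell_\infty^m$}\label{sec:proof}

For a subset $S$ of $\{1,\dots,m\}$ let $z_S$ be the regrouped product of $m$ tensors that has $v$ in the slots $i\in S$ and $w$ in the others. It is a real array over the index set $\{0,1\}^m$, hence an element of $(\ell_2^{2^m})^{\otimes3}$. The tensors of Theorem~\ref{thm:main} are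
\[
z_i=z_{\{i\}}=\underbrace{w\boxtimes\cdots\boxtimes w}_{i-1}\boxtimes\,v\boxtimes\underbrace{w\boxtimes\cdots\boxtimes w}_{m-i}.
\]
For $a\in\mathbb C^m$ multiply $m$ points of the disk:
\begin{equation}\label{eq:F}
F(a)=(w+a_1v)\boxtimes\cdots\boxtimes(w+a_mv)=\sum_{S}\Big(\prod_{i\in S}a_i\Big)z_S .
\end{equation}
If $\max_i|a_i|\le1$, then $\pi(F(a))\le1$ over $\mathbb C$ by \eqref{eq:sub} and Lemma~\ref{lem:disk}. The tensor we must bound, $\sum a_iz_i$, is the part of $F(a)$ of degree one.

\subsection*{Two and three slots}
Let $\mathbb K=\mathbb C$ and $\max_i|a_i|\le1$. For $m=2$,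
\[
F(a)=w\boxtimes w+a_1\,v\boxtimes w+a_2\,w\boxtimes v+a_1a_2\,v\boxtimes v,
\]
so $a_1z_1+a_2z_2=\frac12\big(F(a)-F(-a)\big)$ has norm at most 1. To recover $a_1$, test with $E\boxtimes W$. By \eqref{eq:pair} and \eqref{eq:values} it vanishes on $z_2=w\boxtimes v$ and takes the value $3^{-3/2}N(W)$ on $z_1=v\boxtimes w$, while $N(E\boxtimes W)\le N(W)$ by Lemmas~\ref{lem:pos} and~\ref{lem:W}. The factor $N(W)$ cancels, and $\pi(a_1z_1+a_2z_2)\ge3^{-3/2}|a_1|$.

For $m=3$ a change of sign no longer suffices: the odd part of $F(a)$ also contains $a_1a_2a_3\,v\boxtimes v\boxtimes v$. The cube roots of unity remove it. In $\frac13\sum_{\omega^3=1}\bar\omega F(\omega a)$ the part of degree $d$ is multiplied by the mean of $\omega^{d-1}$, which is 0 for $d=0,2,3$ and 1 for $d=1$. This averaging, like the square root $\theta$ in Lemma~\ref{lem:disk}, needs complex scalars.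

The gain appears for larger $m$. Over $\mathbb C$, \eqref{eq:sub} gives $\pi(z_i)\le\pi(v)=3^{-3/2}$, so the triangle inequality bounds $\pi(\sum a_iz_i)$ by $m\,3^{-3/2}$. The bound 1 is better once $m\ge6$, and it does not grow.

\subsection*{Real scalars}
We will deduce the real upper bound from the complex one. For a real array $z$ let $\pi_{\mathbb R}(z)$ and $\pi_{\mathbb C}(z)$ be the norms computed with real and with complex decompositions.

\begin{lemma}\label{lem:real}
For every real array $z$, $\pi_{\mathbb R}(z)\le\sqrt2\,\pi_{\mathbb C}(z)$.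
\end{lemma}

\begin{proof}
If $z$ is a sum of complex elementary tensors, it is the sum of their coordinatewise real parts. So it suffices to show that $\pi_{\mathbb R}(\operatorname{Re}(x\otimes y\otimes t))\le\sqrt2$ for complex unit vectors $x,y,t$. Write $x=x'+\mathrm ix''$, $y=y'+\mathrm iy''$, $t=t'+\mathrm it''$ with real vectors. The real part collects the terms with an even number of factors $\mathrm i$:
\[
\operatorname{Re}(x\otimes y\otimes t)=x'\otimes y'\otimes t'-x'\otimes y''\otimes t''-x''\otimes y'\otimes t''-x''\otimes y''\otimes t' .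
\]
Since $\|x'\|^2+\|x''\|^2=1$, we have $\|x'\|=\cos\alpha$ and $\|x''\|=\sin\alpha$ for some $\alpha\in[0,\pi/2]$; let $\beta,\gamma$ be the angles for $y,t$. The four terms have total size
\begin{align*}
&\cos\alpha\,(\cos\beta\cos\gamma+\sin\beta\sin\gamma)+\sin\alpha\,(\cos\beta\sin\gamma+\sin\beta\cos\gamma)\\
&\qquad=\cos\alpha\cos(\beta-\gamma)+\sin\alpha\sin(\beta+\gamma)\le\cos\alpha+\sin\alpha\le\sqrt2 .\qedhere
\end{align*}
\end{proof}

\subsection*{The general case}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
\emph{Upper bound.} Let $\mathbb K=\mathbb C$; by homogeneity we may assume $\max_i|a_i|\le1$. Let $M=\max(m,2)$. By \eqref{eq:F},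
\[
\frac1M\sum_{\omega^M=1}\bar\omega\,F(\omega a)=\sum_S\Big(\frac1M\sum_{\omega^M=1}\omega^{|S|-1}\Big)\Big(\prod_{i\in S}a_i\Big)z_S .
\]
The mean of $\omega^{d}$ over the $M$th roots of unity is 1 if $M$ divides $d$ and 0 otherwise. Here $d=|S|-1$ lies between $-1$ and $m-1$, where the only multiple of $M$ is 0. So the right side equals $\sum_ia_iz_i$. On the left, each $\omega a$ has coordinates in the unit disk, so each $\bar\omega F(\omega a)$ has norm at most 1, and so does their mean. This proves the bound with $K=1$. For $\mathbb K=\mathbb R$ the array $\sum a_iz_i$ is real, and Lemma~\ref{lem:real} gives the bound with $K=\sqrt2$.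

\emph{Lower bound.} This argument works over both fields. Fix $i$ and let $T_i$ be the regrouped product with $E$ in slot $i$ and $W$ in the other $m-1$ slots. All factors are nonnegative, so Lemma~\ref{lem:pos}, applied $m-1$ times, and Lemma~\ref{lem:W} give $N(T_i)\le(2/\sqrt3)^{m-1}$. By \eqref{eq:pair}, $\langle T_i,z_r\rangle$ is the product of the pairings in the $m$ slots. If $r\ne i$, slot $i$ contributes $\langle E,w\rangle=0$. If $r=i$, slot $i$ contributes $3^{-3/2}$ and each other slot contributes $2/\sqrt3$. By \eqref{eq:test},
\[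
\pi\Big(\sum_ra_rz_r\Big)\ge\frac{|a_i|\,\langle T_i,z_i\rangle}{N(T_i)}\ge\frac{|a_i|\,3^{-3/2}(2/\sqrt3)^{m-1}}{(2/\sqrt3)^{m-1}}=3^{-3/2}|a_i| .
\]
Take the maximum over $i$.
\end{proof}

The upper bound holds for every pair $c,s$. The value $s=1/\sqrt3$ enters only in the last display: for any other $s$ the numerator would carry $(3c^2s)^{m-1}$ with $3c^2s<N(W)$, and the estimate would decay geometrically in $m$.

\begin{remark}[Two factors]\label{rem:two}
With two factors the analog of \eqref{eq:cube} has three terms. The odd part is the single term $\theta cs\,(e_0\otimes e_1+e_1\otimes e_0)$, and the even part $c^2e_0\otimes e_0+\theta^2s^2e_1\otimes e_1$ has a center of norm $c^2<1$. No other choice succeeds. Suppose that complex $d\times d$ matrices $w$ and $v\neq0$ satisfy $\pi(w)=1$ and $\pi(w+\zeta v)\le1$ for $|\zeta|\le1$, where $\pi$, $N$ and $\boxtimes$ now refer to two factors. By the Hahn--Banach theorem there are matrices $A,B$ with $N(A)=N(B)=1$, $\langle A,w\rangle=1$ and $\langle B,v\rangle=\pi(v)$. From $|1+\zeta\langle A,v\rangle|\le1$ for all $|\zeta|\le1$ we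 get $\langle A,v\rangle=0$. For matrices $N$ is the operator norm and $\boxtimes$ is the Kronecker product. Hence $N$ is submultiplicative without positivity, because $S\boxtimes T$ is the matrix product of $S\boxtimes\mathrm{Id}$ and $\mathrm{Id}\boxtimes T$, whose norms are those of $S$ and $T$. The form with $B$ in slot $i$ and $A$ elsewhere takes the value $\pi(v)$ on $z_i$ and vanishes on $z_r$ for $r\ne i$, through slot $r$. The proof above then embeds every $\ell_\infty^m$ in $\ell_2\hat\otimes\ell_2$ with distortion at most $1/\pi(v)$, contrary to the theorem of Tomczak-Jaegermann. So the flat disk of Lemma~\ref{lem:disk} is what separates three factors from two.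
\end{remark}

\section{Products with three K-convex factors}\label{sec:kconvex}

To carry Theorem~\ref{thm:main} to other spaces through Lemma~\ref{lem:compl}, we need copies of $\ell_2^n$ that are uniformly complemented. K-convexity supplies them.

A Banach space $X$ is \emph{K-convex} if there is a constant $C$ such that for every $n$ and every $f:\{-1,1\}^n\to X$,
\[
\mathbb E\Big\|\sum_{i=1}^n\epsilon_i\,\widehat f_i\Big\|^2\le C^2\,\mathbb E\|f(\epsilon)\|^2,\qquad\text{where }\widehat f_i=\mathbb E\big[\epsilon_if(\epsilon)\big].
\]
For $1<p\le2$, $X$ has \emph{type $p$} if there is a constant $C$ such that $(\mathbb E\|\sum\epsilon_ix_i\|^2)^{1/2}\le C(\sum\|x_i\|^p)^{1/p}$ for all finite sequences in $X$, and \emph{type $>1$} means type $p$ for some $p>1$. We use two published theorems.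
\begin{enumerate}
\item[(FT)] (Figiel and Tomczak-Jaegermann \cite{FT}.) If $X$ is infinite-dimensional and K-convex, there is a constant $C_X$ such that for every $n$ there are operators $J:\ell_2^n\to X$ and $Q:X\to\ell_2^n$ with $QJ=\mathrm{id}$ and $\|J\|\|Q\|\le C_X$.
\item[(Pi)] (Pisier \cite{Pi}.) A Banach space is K-convex if and only if it has type $>1$.
\end{enumerate}
The space $\ell_p$ has type $\min(p,2)$ for $1<p<\infty$, so it is K-convex by (Pi).

\begin{proof}[Proof of Theorem~\ref{thm:general}]
By (P1) we may order the factors so that $X_1,X_2,X_3$ are infinite-dimensional and K-convex. Fix $m$ and let $n=2^m$. For $l\le3$ let $Y_l=\ell_2^n$ and take $J_l,Q_l$ from (FT). For $l>3$ let $Y_l=\mathbb K$. Since $X_l\ne0$, it has a unit vector $x_l$, and the Hahn--Banach theorem gives a functional $x_l^*$ of norm 1 with $x_l^*(x_l)=1$. Put $J_l\lambda=\lambda x_l$ and $Q_l=x_l^*$, so that $Q_lJ_l=\mathrm{id}$ and $\|J_l\|\|Q_l\|=1$. By (P1), $Y_1\hat\otimes\cdots\hat\otimes Y_k=\ell_2^n\hat\otimes\ell_2^n\hat\otimes\ell_2^n$, and Lemma~\ref{lem:compl} embeds this space in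 $X_1\hat\otimes\cdots\hat\otimes X_k$ with distortion at most $C_{X_1}C_{X_2}C_{X_3}$. Composing with the embedding of Theorem~\ref{thm:main}, we embed $\ell_\infty^m$ with distortion at most $3\sqrt3\,K\,C_{X_1}C_{X_2}C_{X_3}$, a bound independent of $m$. By \eqref{eq:dist} there is no finite cotype.

Statement (a) follows since each $\ell_{p_l}$ is infinite-dimensional and K-convex, and it contains (b) for $k\ge3$. For $k=1$, (b) is the cotype 2 of Hilbert space, and for $k=2$ it is the theorem of Tomczak-Jaegermann.
\end{proof}

K-convexity and infinite dimension are used only to apply (FT). Two such factors are not enough, since $\ell_2\hat\otimes\ell_2\hat\otimes\mathbb K=\ell_2\hat\otimes\ell_2$. Nor can K-convexity simply be dropped from one of three infinite-dimensional factors. To see this we recall \emph{Kahane's inequality}: there is a universal constant $\kappa$ with $(\mathbb E\|\sum\epsilon_ix_i\|^2)^{1/2}\le\kappa\,\mathbb E\|\sum\epsilon_ix_i\|$ for all finite sequences in any Banach space.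

\begin{proposition}\label{prop:l1}
The space $\ell_1\hat\otimes\ell_2\hat\otimes\ell_2=\ell_1(\ell_2\hat\otimes\ell_2)$ has cotype 2.
\end{proposition}

\begin{proof}
Let $B=\ell_2\hat\otimes\ell_2$, with cotype-2 constant $C$. The identification with $\ell_1(B)$ follows from (P1) and (P3). Let $x_1,\dots,x_n\in\ell_1(B)$, $x_i=(x_i^{(r)})_r$. The vector $(\|x_i\|)_i\in\ell_2^n$ is the sum over $r$ of the vectors $(\|x_i^{(r)}\|)_i$, so the triangle inequality in $\ell_2^n$ gives the first step below. The second uses cotype 2 of $B$ and then Kahane's inequality, which replaces the second moment by the first, because only the first moment commutes with the sum over $r$: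
\begin{align*}
\Big(\sum_i\|x_i\|^2\Big)^{1/2}&\le\sum_r\Big(\sum_i\|x_i^{(r)}\|^2\Big)^{1/2}\le C\kappa\sum_r\mathbb E\Big\|\sum_i\epsilon_ix_i^{(r)}\Big\|\\
&=C\kappa\,\mathbb E\Big\|\sum_i\epsilon_ix_i\Big\|\le C\kappa\Big(\mathbb E\Big\|\sum_i\epsilon_ix_i\Big\|^2\Big)^{1/2}.\qedhere
\end{align*}
\end{proof}

\begin{remark}
The space $\ell_1$ does contain the $\ell_2^n$ with bounded distortion. The map sending $a\in\ell_2^n$ to $(2^{-n}\sum_i\epsilon_ia_i)_{\epsilon\in\{-1,1\}^n}\in\ell_1^{2^n}$ has $\ell_1$ norm $\mathbb E|\sum\epsilon_ia_i|$, which lies between $\|a\|/\kappa$ and $\|a\|$ by Kahane's inequality in $\mathbb K$. So Proposition~\ref{prop:l1} shows that the left inverses $Q$ in (FT) and Lemma~\ref{lem:compl} are needed: Hilbertian subspaces alone do not transfer Theorem~\ref{thm:main}.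
\end{remark}

\begin{remark}
The Maurey--Pisier theorem states that a Banach space has no finite cotype if and only if it contains $\ell_\infty^m$ with distortion at most $1+\varepsilon$ for all $m$ and all $\varepsilon>0$. Hence every space shown above to have no finite cotype contains $(1+\varepsilon)$-isomorphic copies of every $\ell_\infty^m$.
\end{remark}

\begin{thebibliography}{9}

\bibitem{FT}
Figiel and Tomczak-Jaegermann,
\emph{Projections onto Hilbertian subspaces of Banach spaces},
Israel J. Math., 1979.

\bibitem{Pi}
Pisier,
\emph{Holomorphic semigroups and the geometry of Banach spaces},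
Ann. of Math., 1982.

\end{thebibliography}
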